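\title{Paths of norm-attaining functionals}

\begin{abstract}
Let $E$ be a real Banach space of dimension at least two. We prove that the functionals of norm one on $E$ that attain their norm form an arcwise connected set in the norm topology of $E^*$, and that the norming points can be chosen to move continuously in norm along a connecting path. This follows from an interpolation theorem for the graph of the subdifferential of a proper lower semicontinuous convex function: points of the graph placed at the vertices of a finite simplicial complex extend to a continuous map into the graph that stays close to the piecewise affine interpolation. The proof refines chains in the graph by combining the Br{\o}ndsted--Rockafellar theorem with monotonicity. A parametric Bishop--Phelps theorem is a further consequence.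
\end{abstract}

\section{The question}\label{sec:question}

Let $E$ be a real Banach space with closed unit ball $B$ and dual $E^*$, and let $S^*=\{f\in E^*:\|f\|=1\}$. A functional $f\in S^*$ \emph{attains its norm} if $\langle f,x\rangle=1$ for some $x\in E$ with $\|x\|=1$; such an $x$ is a \emph{norming point} for $f$. Write $N$ for the set of norm-attaining functionals in $S^*$. A \emph{path} in a space $X$ is a continuous map $[0,1]\to X$, and an \emph{arc} is a path that is a homeomorphism onto its image. This paper answers the following question.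

\begin{quote}
If $\dim E\ge2$, is $N$ arcwise connected in the norm topology of $E^*$?
\end{quote}

The restriction on the dimension is necessary: if $\dim E=1$, then $N=S^*$ consists of two points. A path connected Hausdorff space is arcwise connected \cite[\S31]{Willard}, so it is enough to construct paths.

If $E$ is reflexive, then $N=S^*$, because the Hahn--Banach theorem gives each $f\in S^*$ a norming point in $E^{**}=E$. Two points $a\ne-b$ of $S^*$ are then joined by the normalized segment $c_t/\|c_t\|$, where $c_t=(1-t)a+tb$, and antipodal points are joined through a third point. In general $N$ is a proper subset of $S^*$, and the normalized segment between two points of $N$ may meet $N$ at its endpoints only (Example~\ref{ex:l1}).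

Two facts are known for all Banach spaces: $N$ is norm dense in $S^*$, by the Bishop--Phelps theorem, and $N$ is connected in the weak$^*$ topology. Neither settles the question. A dense subset of a connected space can be totally disconnected, as $\mathbb Q\subset\mathbb R$ is, and connectedness in the weak$^*$ topology, which is coarser, does not by itself give connectedness in norm. Density does suggest a strategy: approximate many points of the normalized segment by points of $N$, then treat each pair of neighbors in the same way, and pass to the limit. The obstacle is that $N$, being dense, is not closed unless it is all of $S^*$, so a limit of such approximations need not lie in $N$. The set of pairs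
\[
\Pi=\{(x,f)\in E\times E^*:\ \|x\|=\|f\|=1=\langle f,x\rangle\}
\]
is closed in $E\times E^*$, hence complete, and $N$ is its projection to $E^*$. We therefore run the strategy on pairs, and the price is that the norming points must be made to converge as well. This can be done, and the answer is yes.

\begin{theorem}\label{thm:main}
Let $E$ be a real Banach space with $\dim E\ge2$. Then $\Pi$ is path connected in the product of the norm topologies. Hence $N$ is path connected in norm, and therefore arcwise connected. Moreover, if $a,b\in N$, $a\ne-b$, $\varepsilon>0$ and $c_t=(1-t)a+tb$, then there is a norm continuous path $\sigma$ in $N$ from $a$ to $b$ with $\bigl\|\sigma(t)-c_t/\|c_t\|\bigr\|<\varepsilon$ for all $t\in[0,1]$.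
\end{theorem}

Section~\ref{sec:examples} builds such a path by hand in $\ell_1$ and shows that completeness cannot be dropped. Section~\ref{sec:graphs} places $\Pi$ inside the graph of a subdifferential. Section~\ref{sec:interp} states the interpolation theorem for such graphs (Theorem~\ref{thm:interp}) and deduces Theorem~\ref{thm:main}; Section~\ref{sec:proof} proves the interpolation theorem, and Section~\ref{sec:cons} draws further consequences from it.

\section{Two examples}\label{sec:examples}

\begin{example}\label{ex:l1}
Let $E=\ell_1$, $E^*=\ell_\infty$, and let $e_n$ be the unit vectors of $\ell_1$. If $(x,f)\in\Pi$, then $\sum f_nx_n=\sum|x_n|$ with all $|f_n|\le1$, so $|f_n|=1$ whenever $x_n\ne0$. Conversely, if $\|f\|=1=|f_n|$, then $f_ne_n$ is a norming point. Thus $f\in S^*$ lies in $N$ if and only if $|f_n|=1$ for some $n$. Let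
\[
a=(1,\tfrac12,\tfrac23,\tfrac34,\dots),\qquad b=(-1,\tfrac12,\tfrac23,\tfrac34,\dots),
\]
with norming points $e_1$ and $-e_1$. The functional $c_t=(1-2t,\frac12,\frac23,\dots)$ has norm one, and for $0<t<1$ no coordinate has modulus one, so $c_t\notin N$.

Fix $m\ge2$ and let $a',b'$ be obtained from $a,b$ by raising the $m$th coordinate from $1-\frac1m$ to $1$. The six pairs
\[
(e_1,a),\quad(e_1,a'),\quad(e_m,a'),\quad(e_m,b'),\quad(-e_1,b'),\quad(-e_1,b)
\]
lie in $\Pi$, and consecutive pairs share a component. For fixed $x$ the set of $f$ with $(x,f)\in\Pi$ is $\{f:\|f\|\le1,\ \langle f,x\rangle=1\}$, which is convex, and the same holds with the roles of $x$ and $f$ exchanged. So the five segments between consecutive pairs lie in $\Pi$ and form a path from $(e_1,a)$ to $(-e_1,b)$ whose functionals stay within $1/m$ of the segment $[a,b]$.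

The norming point cannot stay equally close to the segment $[e_1,-e_1]$. If $(x,f)\in\Pi$ and $\|f-c_{1/2}\|<1$, then $|f_1|<1$, so $x_1=0$ and $\|x-se_1\|=1+|s|\ge1$ for every real $s$.
\end{example}

Two features of this example guide the general proof. Closeness in the functional is paid for by distance in the point. And what makes a step of the chain good is not that its two ends $(x,f)$, $(x',f')$ are near each other, for $\|e_1-e_m\|=2$, but that the number $\langle f-f',x-x'\rangle$ vanishes. In a general space we shall only be able to make this number small.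

\begin{example}\label{ex:poly}
Let $E$ be the incomplete space of real polynomials on $[0,1]$ with the $L_1$ norm. It is dense in $L_1[0,1]$, so $E^*=L_\infty[0,1]$ isometrically. Let $\|f\|_\infty=1$ and let $P\ne0$ be a polynomial. Since $|P|-fP\ge0$ a.e.\ and $P$ has finitely many zeros, $\int fP=\int|P|$ holds if and only if $f=\operatorname{sign}P$ a.e. Hence $N=\{\operatorname{sign}P:P\ne0\}$. Two distinct elements of $N$ take the opposite values $\pm1$ on a set of positive measure, so they are at distance $2$. The set $N$ contains the functions $s\mapsto\operatorname{sign}(s-r)$, $0<r<1$, so it is infinite and norm discrete, hence not connected. It is not dense in $S^*$ either: the function $f(s)=s$ is at distance at least $1$ from every element of $N$, as one sees near $s=0$.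
\end{example}

\section{Graphs of subdifferentials}\label{sec:graphs}

From now on $E$ is a real Banach space and $h:E\to(-\infty,\infty]$ is a convex function that is \emph{proper} (its domain $\operatorname{dom}h=\{x:h(x)<\infty\}$ is nonempty) and lower semicontinuous (lsc). For $f\in E^*$ we write $h-f$ for the function $y\mapsto h(y)-\langle f,y\rangle$. The \emph{subdifferential} $\partial h(x)$ is empty for $x\notin\operatorname{dom}h$, and for $x\in\operatorname{dom}h$ it is the set of $f\in E^*$ with
\begin{equation}\label{eq:subgrad}
h(y)\ge h(x)+\langle f,y-x\rangle\qquad(y\in E).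
\end{equation}
Equivalently, $h-f$ attains its infimum at $x$. Let $G=\{(x,f):f\in\partial h(x)\}$ be the graph of $\partial h$. For $x\in\operatorname{dom}h$ and $f\in E^*$, the \emph{gap}
\[
\gamma_h(x,f)=h(x)-\langle f,x\rangle-\inf(h-f)\in[0,\infty]
\]
vanishes exactly when $(x,f)\in G$. For $p=(x,f)$ and $p'=(x',f')$ in $E\times E^*$ put
\[
q(p,p')=\langle f-f',x-x'\rangle,\qquad d(p,p')=\max(\|x-x'\|,\|f-f'\|).
\]
The metric $d$ comes from a complete norm on $E\times E^*$ and induces the product of the norm topologies, and $q\le d^2$. We use two elementary properties of $G$.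

\emph{Monotonicity:} $q\ge0$ on $G\times G$. Write \eqref{eq:subgrad} for $(x,f)$ with $y=x'$ and for $(x',f')$ with $y=x$, and add.

\emph{Closedness:} $G$ is closed for $d$. If $(x_m,f_m)\in G$ converges to $(x,f)$, then in $h(y)\ge h(x_m)+\langle f_m,y-x_m\rangle$ the last term tends to $\langle f,y-x\rangle$ and $\liminf h(x_m)\ge h(x)$. This gives \eqref{eq:subgrad}, and $y\in\operatorname{dom}h$ shows $h(x)<\infty$.

We also need two textbook theorems, for which see \cite[\S3]{Phelps}.

\begin{itemize}
\item[(BR)] \emph{Br{\o}ndsted--Rockafellar.} Let $H$ be proper lsc convex, $x_0\in\operatorname{dom}H$, $g\in E^*$, $\epsilon>0$, $\lambda>0$ and $\gamma_H(x_0,g)\le\epsilon$. Then there are $z\in E$ and $k\in\partial H(z)$ with $\|z-x_0\|\le\epsilon/\lambda$ and $\|k-g\|\le\lambda$.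
\item[(SR)] \emph{Sum rule.} If $P$ is convex, finite and continuous on $E$, then $\partial(h+P)=\partial h+\partial P$.
\end{itemize}

Thus a pair with gap $\epsilon$ is near the graph, and the product of the two distances is at most $\epsilon$; the parameter $\lambda$ decides how the product is split.

\begin{example}[the unit ball]\label{ex:ball}
Let $C\subset E$ be nonempty, closed and convex, and let $\iota_C$ be $0$ on $C$ and $+\infty$ elsewhere. It is proper, lsc and convex, and \eqref{eq:subgrad} says that $f\in\partial\iota_C(x)$ if and only if $x\in C$ and $f$ attains its supremum over $C$ at $x$. For $C=B$ the graph and the gap are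
\[
G_B=\{(x,f):\|x\|\le1,\ \langle f,x\rangle=\|f\|\},\qquad \gamma_{\iota_B}(x,f)=\|f\|-\langle f,x\rangle\quad(x\in B).
\]
We have $\Pi\subset G_B$. Conversely,
\begin{equation}\label{eq:normalize}
(x,f)\in G_B,\ f\ne0\ \Longrightarrow\ (x,f/\|f\|)\in\Pi,
\end{equation}
because $\|f\|=\langle f,x\rangle\le\|f\|\,\|x\|$ forces $\|x\|=1$. The effect of normalizing is controlled by the inequality
\begin{equation}\label{eq:radial}
\bigl\|f/\|f\|-g/\|g\|\bigr\|\le2\|f-g\|/\|g\|\qquad(f,g\ne0),
\end{equation}
which follows by inserting $f/\|g\|$: the first difference has norm $\bigl|\|g\|-\|f\|\bigr|/\|g\|$ and the second has norm $\|f-g\|/\|g\|$.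

For $\iota_B$, (BR) contains the Bishop--Phelps theorem. Given $g\in S^*$ and $0<\delta<1$, take $x_0\in B$ with $\langle g,x_0\rangle\ge1-\delta^2$. With $\epsilon=\delta^2$ and $\lambda=\delta$ we obtain $(z,k)\in G_B$ with $\|k-g\|\le\delta$, and $k/\|k\|\in N$ is within $2\delta$ of $g$. In particular (BR) fails in the incomplete space of Example~\ref{ex:poly}.
\end{example}

The next lemma says what $q$ measures: it bounds the gap of convex combinations of points of $G$.

\begin{lemma}\label{lem:gap}
Let $p_i=(x_i,f_i)\in G$ and $\lambda_i\ge0$ for $i=0,\dots,k$, with $\sum\lambda_i=1$, and let $u=\sum\lambda_ix_i$, $c=\sum\lambda_if_i$. Then $u\in\operatorname{dom}h$ and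
\[
\gamma_h(u,c)\le\sum_{i<j}\lambda_i\lambda_j\,q(p_i,p_j).
\]
\end{lemma}

\begin{proof}
By convexity $h(u)\le\sum\lambda_ih(x_i)<\infty$. Since $h-c=\sum\lambda_i(h-f_i)$ on $\operatorname{dom}h$ and $h-f_i$ attains its infimum at $x_i$, we have $\inf(h-c)\ge\sum\lambda_i\bigl(h(x_i)-\langle f_i,x_i\rangle\bigr)$. The values $h(x_i)$ cancel on subtraction, and
\[
\gamma_h(u,c)\le\sum_i\lambda_i\langle f_i,x_i\rangle-\langle c,u\rangle=\sum_{i,j}\lambda_i\lambda_j\langle f_i,x_i-x_j\rangle .
\]
The terms with $i=j$ vanish, and the terms $(i,j)$ and $(j,i)$ add up to $\lambda_i\lambda_j\langle f_i-f_j,x_i-x_j\rangle$.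
\end{proof}

For two points the bound is $t(1-t)\,q(p_0,p_1)\le\frac14q(p_0,p_1)$. If $q(p_0,p_1)=0$, the whole segment $[p_0,p_1]$ lies in $G$, as it did at each step of Example~\ref{ex:l1}.

\section{The interpolation theorem}\label{sec:interp}

We state the theorem for simplicial complexes, since the proof is the same as for an interval and the general form yields Corollary~\ref{cor:BP}. A \emph{finite geometric simplicial complex} $K$ is a finite family of simplices in a Euclidean space that contains all faces of its members and in which two members are disjoint or meet in a common face. Its union $|K|$ is a compact metric space, $V(K)$ is its vertex set, and its dimension $n$ is the largest dimension of a member. Each $t\in|K|$ is a convex combination of the at most $n+1$ vertices of one simplex, and any two distinct vertices $v,w$ of a simplex span an edge $vw$ of $K$. For Theorem~\ref{thm:main} only $K=[0,1]$, with vertices $0$ and $1$, is needed.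

A \emph{labeling} of $K$ is a map $p:V(K)\to G$, $p(v)=(x_v,f_v)$. Its \emph{affine extension} $(u,c):|K|\to E\times E^*$ is the continuous map that agrees with $p$ on $V(K)$ and is affine on each simplex. For $n\ge1$ let $q^*(p)$ and $d^*(p)$ be the maxima of $q(p(v),p(w))$ and $d(p(v),p(w))$ over the edges $vw$ of $K$, and put
\[
\kappa_n=\frac{n}{2(n+1)},\qquad\text{so that }\ \kappa_1=\tfrac14\ \text{ and }\ \kappa_n<\tfrac12 .
\]
If $\lambda_0,\dots,\lambda_k\ge0$ have sum $1$ and $k\le n$, then $\sum\lambda_i^2\ge1/(n+1)$ by the Cauchy--Schwarz inequality, so $\sum_{i<j}\lambda_i\lambda_j=\frac12(1-\sum\lambda_i^2)\le\kappa_n$. Lemma~\ref{lem:gap} therefore gives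
\begin{equation}\label{eq:gap}
u(t)\in\operatorname{dom}h,\qquad\gamma_h\bigl(u(t),c(t)\bigr)\le\kappa_nq^*(p)\qquad(t\in|K|).
\end{equation}
If $\alpha\beta>\kappa_nq^*(p)$, then \eqref{eq:gap} and (BR) provide for each single $t$ a point of $G$ within $\alpha$ of $u(t)$ and within $\beta$ of $c(t)$. The theorem says that under the same condition the point can be chosen continuously in $t$.

\begin{theorem}\label{thm:interp}
Let $E$ be a real Banach space, $h:E\to(-\infty,\infty]$ proper lsc convex, $G$ the graph of $\partial h$, $K$ a finite geometric simplicial complex of dimension $n\ge1$, and $p$ a labeling of $K$ with affine extension $(u,c)$. If $\alpha,\beta>0$ and $\alpha\beta>\kappa_nq^*(p)$, then there is a $d$-continuous map $\pi=(\zeta,\chi):|K|\to G$ with $\pi=p$ on $V(K)$ and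
\[
\|\zeta(t)-u(t)\|<\alpha,\qquad\|\chi(t)-c(t)\|<\beta\qquad(t\in|K|).
\]
\end{theorem}

The case $K=[0,1]$ reads as follows.

\begin{corollary}\label{cor:path}
Let $(x,f),(y,g)\in G$ and $\alpha,\beta>0$ with $4\alpha\beta>\langle f-g,x-y\rangle$. There is a path $(\zeta,\chi)$ in $G$ from $(x,f)$ to $(y,g)$ such that, for all $t\in[0,1]$,
\[
\|\zeta(t)-((1-t)x+ty)\|<\alpha,\qquad\|\chi(t)-((1-t)f+tg)\|<\beta .
\]
\end{corollary}

\begin{example}[the constant $4$ is sharp]\label{ex:sharp}
Let $\alpha,\beta,Q>0$ with $4\alpha\beta\le Q$. Put $\ell=2\alpha$ and $\mu=Q/\ell\ge2\beta$, and let $E=\mathbb R$, $h(x)=\mu\max(x,0)$. Then $\partial h(x)$ is $\{0\}$, $[0,\mu]$ or $\{\mu\}$ according as $x<0$, $x=0$ or $x>0$. The points $p=(0,0)$ and $p'=(\ell,\mu)$ lie in $G$, and $q(p,p')=Q$. If $(z,k)\in G$ and $|z-\ell/2|<\alpha=\ell/2$, then $z>0$, so $k=\mu$ and $|k-\mu/2|=\mu/2\ge\beta$. Hence no point of $G$ meets the requirements of Corollary~\ref{cor:path} at $t=\frac12$; see Figure~\ref{fig:stair}.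
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\fill[gray!20] (0,0.4) rectangle (4,2);
\draw[dashed] (0,0.4) rectangle (4,2);
\draw[->,gray] (0,0)--(5.3,0) node[right,black]{$x$};
\draw[->,gray] (0,-0.4)--(0,3) node[above,black]{$f$};
\draw[very thick] (-1.5,0)--(0,0)--(0,2.4)--(5,2.4) node[above]{$G$};
\draw (0,0)--(4,2.4);
\fill (0,0) circle (2pt) node[below left]{$(0,0)$};
\fill (4,2.4) circle (2pt) node[above]{$(\ell,\mu)$};
\fill (2,1.2) circle (1.5pt);
\end{tikzpicture}
\caption{The graph $G$ of $\partial h$ for $h(x)=\mu\max(x,0)$ on $\mathbb R$ (thick) and the segment from $(0,0)$ to $(\ell,\mu)$. The open rectangle centered at the midpoint of the segment, with half-width $\alpha=\ell/2$ and half-height $\beta\le\mu/2$, contains no point of $G$.}\label{fig:stair}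
\end{figure}

We now deduce Theorem~\ref{thm:main}. The mere path connectedness of $G_B$ is of no use: one can shrink the functional to $0$, move the point through $B$, and let the new functional grow. What is needed is the estimate on $\chi$, which keeps the functional away from $0$. This is possible because $\beta$ may be taken as small as we please at the expense of a large $\alpha$.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $h=\iota_B$ and $G=G_B$ as in Example~\ref{ex:ball}, and let $(x,a),(y,b)\in\Pi$.

\emph{Case $a\ne-b$.} Here $c_t=(1-t)a+tb\ne0$ for all $t$: if $(1-t)a=-tb$, taking norms gives $t=\frac12$ and then $a=-b$. So $r=\min_t\|c_t\|>0$. Given $\varepsilon>0$, choose $0<\beta<r\min(1,\varepsilon/2)$ and then $\alpha$ with $4\alpha\beta>\langle a-b,x-y\rangle$. Corollary~\ref{cor:path} gives a path $(\zeta,\chi)$ in $G_B$ from $(x,a)$ to $(y,b)$ with $\|\chi(t)-c_t\|<\beta<\|c_t\|$, so that $\chi(t)\ne0$. Put $\sigma(t)=\chi(t)/\|\chi(t)\|$. By \eqref{eq:normalize}, $(\zeta,\sigma)$ is a path in $\Pi$ from $(x,a)$ to $(y,b)$, and by \eqref{eq:radial}, $\bigl\|\sigma(t)-c_t/\|c_t\|\bigr\|\le2\beta/r<\varepsilon$.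 This also proves the last assertion of the theorem.

\emph{Case $b=-a$.} This is the only place where $\dim E\ge2$ is used: it gives $w\in\ker a$ with $\|w\|=1$. By the Hahn--Banach theorem there is $g$ with $(w,g)\in\Pi$. Since $\langle g,w\rangle=1$ and $\langle\pm a,w\rangle=0$, we have $g\ne\pm a$. By the first case, $(x,a)$ is joined to $(w,g)$, and $(w,g)$ to $(y,-a)$, by paths in $\Pi$.

So $\Pi$ is path connected, and so is its image $N$ under the continuous projection $(x,f)\mapsto f$. As $N$ is a metric space, it is arcwise connected \cite[\S31]{Willard}.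
\end{proof}

\section{Refining labelings}\label{sec:proof}

Throughout this section $h$, $G$, $K$, $n$, $p$ and $(u,c)$ are as in Theorem~\ref{thm:interp}, and $q^*=q^*(p)$. A \emph{subdivision} $K'$ of $K$ means an iterated barycentric subdivision; for $K=[0,1]$ it is a partition into $2^j$ equal intervals. It satisfies $|K'|=|K|$, $\dim K'=n$ and $V(K)\subset V(K')$, each simplex of $K'$ lies in a simplex of $K$, and the diameters of the simplices of $K'$ can be made arbitrarily small. A \emph{refinement} of $(K,p)$ is a pair $(K',p')$, where $K'$ is a subdivision of $K$ and $p'(v)=(x'_v,f'_v)$ is a labeling of $K'$ with $p'=p$ on $V(K)$; its affine extension is denoted by $(u',c')$.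

To compare $(u',c')$ with $(u,c)$ it suffices to look at the vertices of $K'$. If $t=\sum\mu_iw_i$ is a convex combination of the vertices of a simplex of $K'$, then $u$ is affine on that simplex, and likewise $c$, so
\begin{equation}\label{eq:vertices}
u'(t)-u(t)=\sum\mu_i\bigl(x'_{w_i}-u(w_i)\bigr),\qquad c'(t)-c(t)=\sum\mu_i\bigl(f'_{w_i}-c(w_i)\bigr).
\end{equation}
A strict or weak bound on the norms at all vertices of $K'$ thus holds on all of $|K|$.

The plan is to construct successive refinements with $d^*\to0$ whose affine extensions converge uniformly; the limit then takes its values in the closed set $G$.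

\subsection*{Why (BR) alone does not suffice}
The first attempt is to subdivide finely and to label each new vertex $v$ by (BR), using \eqref{eq:gap}. The label is within $\kappa_nq^*/\lambda$ of $u(v)$ and within $\lambda$ of $c(v)$. For adjacent vertices this bounds $\|x'_v-x'_w\|$ by about $2\kappa_nq^*/\lambda$ and $\|f'_v-f'_w\|$ by about $2\lambda$, hence $q^*(p')$ by about $4\kappa_nq^*$. Since $4\kappa_n=2n/(n+1)\ge1$, nothing is gained, whatever $\lambda$ is. The estimates do allow such a choice. For $h(x)=x^2/2$ on $\mathbb R$, $G$ is the diagonal; with $p(0)=(0,0)$, $p(1)=(1,1)$, $\epsilon=\frac14$ and $\lambda=\frac12$, the labels $(0,0)$ at $t=\frac12$ and $(1,1)$ at the next vertex satisfy them, and $q=1=q^*$ on that edge. The labels must be chosen in a coordinated way.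

\subsection*{Making $q$ small}
We coordinate them by a minimization problem that depends continuously on $t$. Fix $\beta'>0$, let $\phi=\beta'\|\cdot\|$, and consider
\[
H_t(y)=h(y)-\langle c(t),y\rangle+\phi\bigl(y-u(t)\bigr).
\]
Suppose for a moment that $H_t$ attains its minimum at $z_t$. By (SR), $0=k_t-c(t)+j_t$ with $k_t\in\partial h(z_t)$ and $j_t\in\partial\phi(z_t-u(t))$. The correction $j_t$ is not small; its norm can be $\beta'$. But it comes from the monotone map $\partial\phi$, and it enters $k_t=c(t)-j_t$ with a minus sign, so its contribution to $q$ between neighbors is nonpositive up to a small error. The penalty is the norm to the first power because then $\|j_t\|\le\beta'$, while $\|z_t-u(t)\|$ is at most the gap divided by $\beta'$: the product of the two errors is again the gap, and the constant $\kappa_n$ is preserved.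

In Example~\ref{ex:sharp}, with $u(t)=t\ell$, $c(t)=t\mu$ and $0<\beta'<\mu$, the function $H_t$ decreases on $(-\infty,0)$, increases on $(t\ell,\infty)$, and has slope $(1-t)\mu-\beta'$ on $(0,t\ell)$. With $t_0=1-\beta'/\mu$ this gives $(z_t,k_t)=(0,t\mu+\beta')$ for $0<t<t_0$ and $(z_t,k_t)=(t\ell,\mu)$ for $t_0<t\le1$. The point $z_t$ jumps at $t_0$, so $d$ is not small there, but for $s<t_0<t$ the value of $q$ is $\mu(t_0-s)\,t\ell$, which is small when $s$ is near $t$.

In general $H_t$ has no minimizer, and (BR) supplies a substitute with a small error $e_t$.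

\begin{lemma}\label{lem:q}
Let $\alpha,\beta,\tau>0$ with $\alpha\beta>\kappa_nq^*$. There is a refinement $(K',p')$ of $(K,p)$ with $q^*(p')\le\tau$ and with $\|u'-u\|<\alpha$, $\|c'-c\|<\beta$ at every point of $|K|$.
\end{lemma}

\begin{proof}
Choose $\beta'\in(0,\beta)$ with $\kappa_nq^*/\beta'<\alpha$, and then $\sigma>0$ with
\[
\kappa_nq^*/\beta'+\sigma<\alpha,\qquad\beta'+\sigma<\beta,\qquad2\sigma(2\alpha+1)\le\tau/2 .
\]
Let $\phi$ and $H_t$ be as above. Every $j\in\partial\phi(y)$ has $\|j\|\le\beta'$, since $\langle j,y'-y\rangle\le\phi(y')-\phi(y)\le\beta'\|y'-y\|$ for all $y'$.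

\emph{A label for each $t$.} We find for every $t\in|K|$ elements $z_t\in E$ and $k_t,j_t,e_t\in E^*$ with
\begin{equation}\label{eq:decomp}
k_t=c(t)+e_t-j_t,\qquad k_t\in\partial h(z_t),\qquad j_t\in\partial\phi\bigl(z_t-u(t)\bigr),\qquad\|e_t\|\le\sigma,
\end{equation}
with $\|z_t-u(t)\|<\alpha$, and with $(z_t,k_t)=p(t)$ when $t\in V(K)$. Note that \eqref{eq:decomp} gives $(z_t,k_t)\in G$ and $\|k_t-c(t)\|\le\sigma+\beta'<\beta$.

If $t\in V(K)$, take $(z_t,k_t)=p(t)=(u(t),c(t))$ and $j_t=e_t=0$; this is allowed because $0\in\partial\phi(0)$. Now let $t\notin V(K)$. The function $H_t$ is lsc and convex, it is finite at $u(t)$, and it is bounded below because $H_t\ge h-c(t)$ and $\inf(h-c(t))>-\infty$ by \eqref{eq:gap}. Pick $y_t$ with $H_t(y_t)\le\inf H_t+\sigma^2$ and $H_t(y_t)\le H_t(u(t))$: take any point with the first property, and replace it by $u(t)$ if the second fails. Since $H_t(u(t))=(h-c(t))(u(t))$,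
\[
\beta'\|y_t-u(t)\|=H_t(y_t)-(h-c(t))(y_t)\le H_t(u(t))-\inf(h-c(t))=\gamma_h(u(t),c(t))\le\kappa_nq^*.
\]
Apply (BR) to $H_t$ at $y_t$ with $g=0$, $\epsilon=\sigma^2$, $\lambda=\sigma$. It gives $z_t$ and $e_t\in\partial H_t(z_t)$ with $\|z_t-y_t\|\le\sigma$ and $\|e_t\|\le\sigma$, so $\|z_t-u(t)\|\le\kappa_nq^*/\beta'+\sigma<\alpha$. Write $H_t=h+P$ with $P(y)=-\langle c(t),y\rangle+\phi(y-u(t))$, which is convex, finite and continuous. By the definition \eqref{eq:subgrad}, $\partial P(z)=-c(t)+\partial\phi(z-u(t))$, so (SR) yields $e_t=k_t-c(t)+j_t$ as in \eqref{eq:decomp}.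

\emph{The estimate of $q$.} Let $s,t\in|K|$. Monotonicity of $\partial\phi$ gives
\[
\bigl\langle j_t-j_s,\ (z_t-u(t))-(z_s-u(s))\bigr\rangle\ge0,
\]
and hence
\[
-\langle j_t-j_s,z_t-z_s\rangle\le-\langle j_t-j_s,u(t)-u(s)\rangle\le2\beta'\|u(t)-u(s)\|.
\]
By \eqref{eq:decomp}, $k_t-k_s=(c(t)-c(s))+(e_t-e_s)-(j_t-j_s)$, and $\|z_t-z_s\|\le2\alpha+\|u(t)-u(s)\|$. Therefore
\begin{equation}\label{eq:qest}
\langle k_t-k_s,z_t-z_s\rangle\le\bigl(\|c(t)-c(s)\|+2\sigma\bigr)\bigl(2\alpha+\|u(t)-u(s)\|\bigr)+2\beta'\|u(t)-u(s)\|.
\end{equation}
The maps $u,c$ are uniformly continuous on $|K|$, so there is a subdivision $K'$ such that all adjacent vertices $s,t$ of $K'$ satisfy $\|u(t)-u(s)\|\le1$ and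
\[
(2\alpha+1)\|c(t)-c(s)\|+2\beta'\|u(t)-u(s)\|\le\tau/2 .
\]
Put $p'(t)=(z_t,k_t)$ for $t\in V(K')$. On edges of $K'$ the right side of \eqref{eq:qest} is at most $\tau/2+2\sigma(2\alpha+1)\le\tau$. The bounds on $u'-u$ and $c'-c$ hold at the vertices of $K'$, hence everywhere by \eqref{eq:vertices}.
\end{proof}

\subsection*{Making $d$ small}
Once $q^*$ is small, the affine extension has small gap everywhere, however long its edges are. Now the first attempt does what is needed: with a balanced choice of $\lambda$, it fills the long edges with points of $G$ that are close to each other in both components.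

\begin{lemma}\label{lem:d}
Let $\theta>0$ and $q^*\le\theta^2$. There is a refinement $(K',p')$ of $(K,p)$ with $d^*(p')\le3\theta$ and with $\|u'-u\|\le\theta$, $\|c'-c\|\le\theta$ at every point of $|K|$.
\end{lemma}

\begin{proof}
Take $K'$ so fine that $u$ and $c$ vary by at most $\theta$ on each simplex of $K'$. For $v\in V(K')\setminus V(K)$, \eqref{eq:gap} gives $\gamma_h(u(v),c(v))\le\theta^2$, and (BR) with $\epsilon=\theta^2$, $\lambda=\theta$ gives $p'(v)\in G$ with $d\bigl(p'(v),(u,c)(v)\bigr)\le\theta$. For $v\in V(K)$ put $p'(v)=p(v)=(u,c)(v)$. On an edge $vw$ of $K'$, passing from $p'(v)$ to $p'(w)$ through $(u,c)(v)$ and $(u,c)(w)$ gives $d(p'(v),p'(w))\le3\theta$. The remaining bounds follow from \eqref{eq:vertices}.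
\end{proof}

Lemma~\ref{lem:d} returns a labeling with $q^*(p')\le9\theta^2$ only, so it cannot be iterated alone. Preceded by Lemma~\ref{lem:q}, it gives a step that can.

\begin{proposition}\label{prop:refine}
Let $\alpha,\beta,\eta>0$ with $\alpha\beta>\kappa_nq^*$. There is a refinement $(K',p')$ of $(K,p)$ with $d^*(p')\le\eta$ and with $\|u'-u\|<\alpha$, $\|c'-c\|<\beta$ at every point of $|K|$.
\end{proposition}

\begin{proof}
Choose $\alpha_1\in(0,\alpha)$ and $\beta_1\in(0,\beta)$ with $\alpha_1\beta_1>\kappa_nq^*$, and let $\theta=\min(\alpha-\alpha_1,\beta-\beta_1,\eta/3)$. Lemma~\ref{lem:q} with $\alpha_1$, $\beta_1$ and $\tau=\theta^2$ gives a refinement $(K'',p'')$ with $q^*(p'')\le\theta^2$, $\|u''-u\|<\alpha_1$ and $\|c''-c\|<\beta_1$. Lemma~\ref{lem:d} applied to $(K'',p'')$ gives a refinement $(K',p')$ of it, hence of $(K,p)$, with $d^*(p')\le3\theta\le\eta$, $\|u'-u\|<\alpha_1+\theta\le\alpha$ and $\|c'-c\|<\beta_1+\theta\le\beta$.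
\end{proof}

\subsection*{The limit}
The first application of Proposition~\ref{prop:refine} uses up most of the allowed errors $\alpha,\beta$ and makes $d^*$ small. After that $q^*\le(d^*)^2$ is small, so all later applications are possible with small and summable errors.

\begin{proof}[Proof of Theorem~\ref{thm:interp}]
Choose $\alpha_0\in(0,\alpha)$ and $\beta_0\in(0,\beta)$ with $\alpha_0\beta_0>\kappa_nq^*$. Let $\rho=\min(\alpha-\alpha_0,\beta-\beta_0)$ and $\eta_m=2^{-m-1}\rho$ for $m\ge1$, so that $\sum_{m\ge1}\eta_m=\rho/2$.

Proposition~\ref{prop:refine} with $(\alpha_0,\beta_0,\eta_1)$ gives a refinement $(K_1,p_1)$ of $(K,p)$ with affine extension $(u_1,c_1)$, such that $d^*(p_1)\le\eta_1$, $\|u_1-u\|<\alpha_0$ and $\|c_1-c\|<\beta_0$. Suppose $(K_m,p_m)$ has been constructed with $d^*(p_m)\le\eta_m$. Then $\kappa_nq^*(p_m)\le\kappa_n\eta_m^2<\eta_m\cdot\eta_m$, so Proposition~\ref{prop:refine} with $(\eta_m,\eta_m,\eta_{m+1})$ gives a refinement $(K_{m+1},p_{m+1})$ of $(K_m,p_m)$ with $d^*(p_{m+1})\le\eta_{m+1}$, $\|u_{m+1}-u_m\|<\eta_m$ and $\|c_{m+1}-c_m\|<\eta_m$.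

The continuous maps $(u_m,c_m)$ form a uniformly Cauchy sequence in the complete space $E\times E^*$, so they converge uniformly to a continuous map $\pi=(\zeta,\chi)$. It satisfies $\|\zeta-u\|\le\alpha_0+\rho/2<\alpha$ and $\|\chi-c\|\le\beta_0+\rho/2<\beta$, and $\pi=p$ on $V(K)$ because every $p_m$ extends $p$.

Finally fix $t\in|K|$. For each $m$, write $t=\sum\lambda_iv_i$ as a convex combination of the vertices $v_0,\dots,v_k$ of a simplex of $K_m$, and let $g_m=p_m(v_0)\in G$. Since $(u_m,c_m)(t)=\sum\lambda_ip_m(v_i)$ and $d$ comes from a norm,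
\[
d\bigl((u_m,c_m)(t),g_m\bigr)\le\sum\lambda_i\,d\bigl(p_m(v_i),p_m(v_0)\bigr)\le\eta_m .
\]
Hence $g_m\to\pi(t)$, and $\pi(t)\in G$ because $G$ is closed.
\end{proof}

\begin{remark}
Convexity of $h$ enters through Lemma~\ref{lem:gap}, (BR) and (SR), and lower semicontinuity through (BR) and the closedness of $G$. Completeness of $E$ is used in (BR) and in the convergence of $u_m$; by Example~\ref{ex:poly}, Theorem~\ref{thm:main} fails without it. The strict inequality $\alpha\beta>\kappa_nq^*$ leaves room for $\sigma$, $\theta$ and $\rho$, and Example~\ref{ex:sharp} with $Q=4\alpha\beta$ shows that for $n=1$ equality is not enough.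
\end{remark}

\section{Local connectedness and a parametric Bishop--Phelps theorem}\label{sec:cons}

Call a metric space $X$ \emph{uniformly locally path connected} if for every $\varepsilon>0$ there is $\delta>0$ such that any two points of $X$ at distance at most $\delta$ are joined by a path in $X$ that stays within $\varepsilon$ of the first point. Let $D(\partial h)$ and $R(\partial h)$ be the projections of $G$ to $E$ and to $E^*$.

\begin{corollary}\label{cor:general}
Let $h$ be a proper lsc convex function on a real Banach space $E$.
\begin{enumerate}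
\item $G$, $D(\partial h)$ and $R(\partial h)$ are path connected in norm.
\item For every $\varepsilon>0$, any $f,g\in R(\partial h)$ are joined by a path in $R(\partial h)$ within $\varepsilon$ of the segment $[f,g]$, and any $x,y\in D(\partial h)$ are joined by a path in $D(\partial h)$ within $\varepsilon$ of $[x,y]$.
\item $G$, $D(\partial h)$ and $R(\partial h)$ are uniformly locally path connected.
\end{enumerate}
\end{corollary}

\begin{proof}
All parts come from Corollary~\ref{cor:path}. For (1), take $\alpha\beta$ large and project. For (2), choose $x,y$ with $(x,f),(y,g)\in G$, take $\beta=\varepsilon$ and $\alpha$ with $4\alpha\varepsilon>\langle f-g,x-y\rangle$, and use the path $\chi$; for $D(\partial h)$ take $\alpha=\varepsilon$, $\beta$ large, and use $\zeta$. For (3), if $\|f-g\|\le\delta$, the path in (2) stays within $\delta+\varepsilon$ of $f$, and the same holds in $D(\partial h)$. If $p,p'\in G$ and $d(p,p')\le\delta$ with $\delta>0$, then $q(p,p')\le\delta^2<4\delta^2$, so $\alpha=\beta=\delta$ is admissible; the path stays within $\delta$ of the segment $[p,p']$, hence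 within $2\delta$ of $p$.
\end{proof}

Let $C\subset E$ be nonempty, closed and convex. By Example~\ref{ex:ball}, $R(\partial\iota_C)$ is the set of functionals that attain their supremum on $C$, so this set is path connected in norm. That much is also visible directly, since the set contains $sf$ for $s\ge0$ together with $f$. Part (2) gives more: two such functionals $a,b$ with $0\notin[a,b]$ are joined by a path of nonzero ones, as one sees by taking $\varepsilon$ equal to the distance from $0$ to $[a,b]$.

\begin{corollary}\label{cor:local}
Let $\dim E\ge2$, and let $a,b\in N$ with $\|a-b\|\le\delta<2$. For every $\varepsilon>0$ there is a path in $N$ from $a$ to $b$ within $2\delta+\varepsilon$ of $a$. Thus $N$ is uniformly locally path connected.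
\end{corollary}

\begin{proof}
Since $\|a-(-a)\|=2>\delta$, we have $b\ne-a$. By \eqref{eq:radial} with $g=a$, $\bigl\|c_t/\|c_t\|-a\bigr\|\le2\|c_t-a\|=2t\|b-a\|\le2\delta$. The path $\sigma$ of Theorem~\ref{thm:main} has the required property.
\end{proof}

The last consequence uses complexes of arbitrary dimension. It approximates a continuous family of functionals by a continuous family of norm-attaining ones, with continuously varying norming points.

\begin{corollary}[parametric Bishop--Phelps theorem]\label{cor:BP}
Let $E$ be a real Banach space, $|K|$ a compact polyhedron, that is, the union of a finite geometric simplicial complex $K$, let $\varphi:|K|\to S^*$ be norm continuous, and let $0<\varepsilon<1$. There are norm continuous maps $x:|K|\to E$ and $f:|K|\to E^*$ with $(x(t),f(t))\in\Pi$ and $\|f(t)-\varphi(t)\|<\varepsilon$ for all $t\in|K|$.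
\end{corollary}

\begin{proof}
If $\dim K=0$, then $|K|$ is finite and the statement is the Bishop--Phelps theorem. Let $\dim K=n\ge1$. After subdividing, $\varphi$ oscillates by less than $\varepsilon/8$ on each simplex. By the Bishop--Phelps theorem choose $p(v)=(x_v,f_v)\in\Pi\subset G_B$ with $\|f_v-\varphi(v)\|<\varepsilon/8$ for $v\in V(K)$. If $t=\sum\lambda_iv_i$ in a simplex with vertices $v_i$, then
\[
\|c(t)-\varphi(t)\|\le\sum\lambda_i\bigl(\|f_{v_i}-\varphi(v_i)\|+\|\varphi(v_i)-\varphi(t)\|\bigr)<\varepsilon/4 .
\]
Apply Theorem~\ref{thm:interp} to $h=\iota_B$ with $\beta=\varepsilon/8$ and $\alpha>\kappa_nq^*(p)/\beta$. The resulting map $(\zeta,\chi):|K|\to G_B$ has $\|\chi(t)-\varphi(t)\|<3\varepsilon/8<1$, so $\chi(t)\ne0$. Put $x=\zeta$ and $f=\chi/\|\chi\|$. Then $(x(t),f(t))\in\Pi$ by \eqref{eq:normalize}, and \eqref{eq:radial} with $g=\varphi(t)$ gives $\|f(t)-\varphi(t)\|<3\varepsilon/4<\varepsilon$.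
\end{proof}

\begin{thebibliography}{9}

\bibitem{Phelps}
Phelps, \emph{Convex Functions, Monotone Operators and Differentiability}, Lecture Notes in Mathematics 1364.

\bibitem{Willard}
Willard, \emph{General Topology}.

\end{thebibliography}
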